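\title{Matrices avoiding a fixed 0--1 matrix that admit no further row}

\begin{abstract}
For a 0--1 matrix $A$, consider the 0--1 matrices that do not contain $A$ as a submatrix, up to permutations of rows and columns. We disprove the conjecture that every such matrix with sufficiently many rows, in terms of $A$ alone, can be given one more row without creating $A$. It fails for the $8\times 2$ matrix with rows $00,\,01,\,01,\,10,\,10,\,10,\,10,\,11$. We show that the conjecture holds for one-column matrices and fails for some matrix with $k$ columns for every $k\ge 2$, and we decide it for all two-column matrices outside one family.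
\end{abstract}

\section{The problem and the results}

All matrices in this paper have entries $0$ or $1$ and finitely many rows and columns. A matrix $A=(a_{i,j})$ is \emph{extracted} from a matrix $B=(b_{k,\ell})$ if there are injective maps $\varphi$ (on row indices) and $\psi$ (on column indices) such that $a_{i,j}=b_{\varphi(i),\psi(j)}$ for all $i,j$. In other words, $A$ is a submatrix of $B$ after a permutation of rows and of columns; the pair $(\varphi,\psi)$ is a \emph{copy} of $A$ in $B$. Let $M(A)$ be the class of all matrices from which $A$ cannot be extracted. An \emph{extension} of $B$ is a matrix from which $B$ results by deleting a single row. The order of rows plays no role, so an extension of $B$ is $B$ with one new row added. We study the following statement.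

\begin{quote}
\textbf{Conjecture.} For every matrix $A$ there is an integer $N(A)$ such that every member of $M(A)$ with at least $N(A)$ rows has an extension in $M(A)$.
\end{quote}

Call $B\in M(A)$ \emph{row-maximal} if it has no extension in $M(A)$. We say that the conjecture \emph{holds for $A$} if $N(A)$ exists, that is, if the row-maximal members of $M(A)$ have a bounded number of rows. Otherwise $A$ is a \emph{counterexample}.

The class $M(A)$ is closed under deleting rows, and the conjecture asks for a converse: a member that has already reached a certain height can keep growing. This is true if the number of columns is bounded. Let $A$ have $m$ rows and let $B\in M(A)$ have $\ell$ columns and more than $(m-1)2^{\ell}$ rows. Some row of $B$ occurs at least $m$ times; add it once more. A copy of $A$ in the new matrix misses one of the $m+1$ equal rows, so it can be moved into $B$, and hence there is no such copy. The conjecture therefore says that the bound $(m-1)2^{\ell}$ can be replaced by one that does not depend on $\ell$. For many $A$ one line suffices to see this (Section~\ref{sec:easy}),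 which makes the statement plausible. It is nevertheless false, already for two columns.

For integers $a,b,c,d\ge 0$ let $A(a,b,c,d)$ be the two-column matrix with $a$ rows $00$, $b$ rows $01$, $c$ rows $10$ and $d$ rows $11$. Up to the order of rows every two-column matrix has this form, and exchanging the two columns exchanges $b$ and $c$, so we may assume $b\le c$.

\begin{theorem}\label{thm:main}
Let $A_0=A(1,2,4,1)$. For every $R\ge 18$ there is a matrix in $M(A_0)$ with exactly $R$ rows and $R-5$ columns that has no extension in $M(A_0)$. Hence the conjecture is false.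
\end{theorem}

\begin{theorem}\label{thm:columns}
The conjecture holds for every $A$ with one column. For every $k\ge 2$ there is a counterexample with $k$ columns. For any number of columns, the conjecture holds if $A$ has no all-$0$ row, or no all-$1$ row, or pairwise distinct rows.
\end{theorem}

\begin{theorem}\label{thm:two}
Let $b\le c$.
\begin{itemize}
\item[(i)] If $a=0$, or $d=0$, or $b=0$, or $c\le b+1$, then the conjecture holds for $A(a,b,c,d)$.
\item[(ii)] If $a,d\ge 1$, $b\ge 1$, $c\ge b+2$ and $(b,c)\ne(1,3)$, then $A(a,b,c,d)$ is a counterexample.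
\end{itemize}
\end{theorem}

The only two-column case that we leave undecided is $(b,c)=(1,3)$ with $a,d\ge 1$.

For a two-column $A$, each pair of columns of $B$ forbids at most a few values of the corresponding two entries of the new row, so extending $B$ is a 2-satisfiability problem (Section~\ref{sec:critical}). When $c\le b+1$ it is solved by putting $1$ under the columns with many ones and $0$ under the others. When $c\ge b+2$ an entry $1$ under one column can force an entry $1$ under a column with \emph{fewer} ones. A long chain of such columns, closed off at both ends, makes the problem unsolvable. These chains, called ladders, are introduced in Section~\ref{sec:ladders} and prove Theorem~\ref{thm:main} in Section~\ref{sec:bplus2} and Theorem~\ref{thm:two}(ii) in Section~\ref{sec:stretch}. Section~\ref{sec:more} passes to more columns, and Section~\ref{sec:zero} treats $b=0$, where long chains cannot exist.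

For integers $s,t$ we write $[s,t]$ for the set of integers $y$ with $s\le y\le t$.

\section{Cases in which a row is easily added}\label{sec:easy}

Every argument below starts from the same remark: if $B\in M(A)$, then a copy of $A$ in an extension of $B$ must use the new row.

\begin{proposition}\label{prop:easy}
Let $B\in M(A)$. Then $B$ has an extension in $M(A)$ in each of the following cases:
\textup{(a)} $A$ has no all-$0$ row;
\textup{(b)} $A$ has no all-$1$ row;
\textup{(c)} the rows of $A$ are pairwise distinct and $B$ has at least one row;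
\textup{(d)} $A$ has one column.
\end{proposition}

\begin{proof}
(a) Add an all-$0$ row. A copy of $A$ that used it would exhibit an all-$0$ row of $A$. (b) Add an all-$1$ row; a copy of $A$ that used it would exhibit an all-$1$ row of $A$.

(c) Duplicate a row of $B$. A copy of $A$ uses at most one of the two equal rows, because the rows of $A$ are distinct. If it uses the new one, replacing it by the old one gives a copy in $B$.

(d) Let $A$ have $p$ zeros and $q$ ones. Every column of $B$ has fewer than $p$ zeros or fewer than $q$ ones. Under a column with at least $p$ zeros put $0$; it still has fewer than $q$ ones. Under every other column put $1$; it still has fewer than $p$ zeros.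
\end{proof}

With one column in $A$ the entries of the new row are chosen independently of one another. With two columns they interact.

\section{Two columns: critical patterns}\label{sec:critical}

Let $A=A(a,b,c,d)$ with $b\le c$, and put $m_{00}=a$, $m_{01}=b$, $m_{10}=c$, $m_{11}=d$. Let $B$ be a matrix with row set $\Omega$. We identify a column of $B$ with the set of rows in which it equals $1$; two columns count as distinct when their indices differ, even if the sets coincide. For an ordered pair $(U,V)$ of distinct columns, let $p_{\alpha\beta}$ be the number of rows with entry $\alpha$ in $U$ and $\beta$ in $V$: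
\[
p_{11}=|U\cap V|,\qquad p_{10}=|U\setminus V|,\qquad p_{01}=|V\setminus U|,\qquad p_{00}=|\Omega\setminus(U\cup V)|.
\]
The pattern $(\alpha,\beta)\in\{0,1\}^2$ is \emph{critical} for $(U,V)$ if $p_{\alpha\beta}=m_{\alpha\beta}-1$ and the other three counts satisfy $p_{\gamma\delta}\ge m_{\gamma\delta}$: the pair $(U,V)$ is exactly one row $\alpha\beta$ short of a copy of $A$. For a new row $x$ we write $x_U$ for its entry in column $U$.

\begin{lemma}\label{lem:crit}
\textup{(a)} $B\in M(A)$ if and only if every ordered pair $(U,V)$ of distinct columns has $p_{\alpha\beta}<m_{\alpha\beta}$ for some $(\alpha,\beta)$.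
\textup{(b)} Let $B\in M(A)$. Adding the row $x$ creates a copy of $A$ if and only if $(x_U,x_V)$ is critical for some ordered pair $(U,V)$.
\end{lemma}

\begin{proof}
(a) A copy of $A$ sends the two columns of $A$ to an ordered pair $(U,V)$ and chooses, for each pattern $(\alpha,\beta)$, $m_{\alpha\beta}$ rows with that pattern. This is possible exactly when $p_{\alpha\beta}\ge m_{\alpha\beta}$ for all four patterns.

(b) The row $x$ raises $p_{x_Ux_V}$ by one and leaves the other three counts of $(U,V)$ unchanged. Before the addition some count is below its requirement, by (a). So all four requirements hold afterwards exactly when that count is $p_{x_Ux_V}$, it equals $m_{x_Ux_V}-1$, and the other three requirements hold already.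
\end{proof}

Each critical pattern is a constraint on two entries of $x$ and can be read as an implication. A critical $(1,0)$ for $(U,V)$ says that $x_U=1$ implies $x_V=1$; a critical $(0,1)$ says that $x_V=1$ implies $x_U=1$; a critical $(1,1)$ says that $x_U=1$ implies $x_V=0$; a critical $(0,0)$ says that $x_U=0$ implies $x_V=1$. Each implication comes with its contrapositive. This is a formula in conjunctive normal form with two literals per clause, and by the theorem of Aspvall, Plass and Tarjan \cite{APT} such a formula is unsatisfiable if and only if, for some variable, chains of these implications lead from the value $1$ to the value $0$ and from the value $0$ back to the value $1$. We use this fact only as a guide: it describes what a row-maximal matrix has to contain.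

The sizes of the columns show when such chains are impossible.

\begin{proposition}\label{prop:balanced}
If $b\le c\le b+1$, then every $B\in M(A(a,b,c,d))$ has an extension in $M(A(a,b,c,d))$.
\end{proposition}

\begin{proof}
Let $B$ have $R$ rows and put $T=R+d-a$. For every ordered pair $(U,V)$,
\[
|U|-|V|=p_{10}-p_{01},\qquad |U|+|V|=R+p_{11}-p_{00}.
\]
Inserting the definition of a critical pattern gives
\begin{align*}
(1,0)\text{ critical} &\ \Longrightarrow\ |U|-|V|\le (c-1)-b\le 0,\\
(0,1)\text{ critical} &\ \Longrightarrow\ |V|-|U|\le (b-1)-c<0,\\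
(1,1)\text{ critical} &\ \Longrightarrow\ |U|+|V|\le R+(d-1)-a=T-1,\\
(0,0)\text{ critical} &\ \Longrightarrow\ |U|+|V|\ge R+d-(a-1)=T+1.
\end{align*}
Let $x_U=1$ if $2|U|\ge T$ and $x_U=0$ otherwise. If $(x_U,x_V)$ equals $(1,0)$, $(0,1)$, $(1,1)$ or $(0,0)$, then respectively $|U|>|V|$, $|V|>|U|$, $|U|+|V|\ge T$ or $|U|+|V|<T$. In each case this contradicts the corresponding line above, so $(x_U,x_V)$ is not critical. Lemma~\ref{lem:crit}(b) finishes the proof.
\end{proof}

The hypothesis $c\le b+1$ enters only in the first line. For $c\ge b+2$ the other three lines remain valid, but a critical $(1,0)$ may now lead from $U$ to a column $V$ that is smaller by as much as $c-1-b\ge 1$. A counterexample has to exploit such descending implications.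

The numbers $a$ and $d$ play no part in building counterexamples, as long as they are positive.

\begin{lemma}[Padding]\label{lem:pad}
Let $B$ be row-maximal in $M(A(1,b,c,1))$ and let $a,d\ge 1$. The matrix $B^{+}$ obtained from $B$ by adding $a-1$ all-$0$ rows and $d-1$ all-$1$ rows is row-maximal in $M(A(a,b,c,d))$.
\end{lemma}

\begin{proof}
For every ordered pair of columns, $p_{00}$ grows by $a-1$, $p_{11}$ grows by $d-1$, and $p_{01},p_{10}$ are unchanged. The requirements $m_{\alpha\beta}$ change by the same amounts when $A(1,b,c,1)$ is replaced by $A(a,b,c,d)$. So all differences $p_{\alpha\beta}-m_{\alpha\beta}$ are preserved, and both parts of Lemma~\ref{lem:crit} depend only on these differences.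
\end{proof}

\section{Ladders}\label{sec:ladders}

From here until Section~\ref{sec:stretch} we take $a=d=1$. A pair $(U,V)$ then carries a copy of $A(1,b,c,1)$ exactly when $U$ and $V$ meet, do not cover $\Omega$, and satisfy $|U\setminus V|\ge c$ and $|V\setminus U|\ge b$. The mechanism is easiest to see for $b=1$, where two nested columns never carry a copy.

\begin{example}\label{ex:small}
Let $A=A(1,1,4,1)$. The array below shows the transpose of a matrix $B$ with row set $\Omega=[1,16]$ and columns $F_0,\dots,F_6$; a dot stands for $0$.
\[
\setlength{\arraycolsep}{3pt}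
\begin{array}{c|*{16}{c}}
 &1&2&3&4&5&6&7&8&9&10&11&12&13&14&15&16\\ \hline
F_6&1&1&1&1&1&1&1&1&\cdot&1&1&\cdot&1&1&1&1\\
F_5&1&1&1&1&1&1&1&1&1&1&1&\cdot&1&\cdot&\cdot&\cdot\\
F_4&1&1&1&1&1&1&1&1&1&\cdot&\cdot&1&\cdot&\cdot&\cdot&\cdot\\
F_3&1&1&1&1&1&1&1&\cdot&\cdot&1&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot\\
F_2&1&1&1&1&1&\cdot&\cdot&1&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot\\
F_1&1&1&1&\cdot&\cdot&1&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot\\
F_0&\cdot&\cdot&\cdot&\cdot&\cdot&1&1&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot&\cdot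
\end{array}
\]
Passing from $F_i$ to $F_{i+1}$ gains three elements and loses one; the lost elements are $7,6,8,10,12,9$ in turn. Both differences are below $4$, so consecutive columns carry no copy of $A$. They meet and do not cover $\Omega$, so $(F_{i+1},F_i)$ is one row $10$ short of a copy. The columns $F_0$ and $F_2$ are disjoint and carry no copy, but $(F_2,F_0)$ is one row $11$ short. The columns $F_4$ and $F_6$ cover $\Omega$ and carry no copy, but $(F_6,F_4)$ is one row $00$ short. For every other pair $i<j$ we have $F_i\subseteq F_j$. Thus $B\in M(A)$.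

Try to add a row $x$, and write $x_i$ for its entry in $F_i$. The consecutive pairs force ones to propagate downward and zeros upward. If $x_2=1$, then $x_1=x_0=1$, and $(F_2,F_0)$ receives a row $11$. If $x_2=0$, then $x_3=\dots=x_6=0$, and $(F_6,F_4)$ receives a row $00$. So $B$ is row-maximal.
\end{example}

For general $b$, the gain in each step must be $c-1$, the loss at least $b$, and ``nested'' is relaxed to ``nested up to $b-1$ elements''.

\begin{definition}\label{def:ladder}
Let $1\le b<c$ and $N\ge 5$. A \emph{$(b,c)$-ladder} of length $N$ on a finite set $\Omega$ is a sequence $F_0,\dots,F_N$ of subsets of $\Omega$ such that: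
\begin{itemize}
\item[(L1)] for $0\le i<N$: $|F_{i+1}\setminus F_i|=c-1$, $\ b\le|F_i\setminus F_{i+1}|\le c-1$, $\ F_i\cap F_{i+1}\ne\emptyset$ and $F_i\cup F_{i+1}\ne\Omega$;
\item[(L2)] $|F_i\setminus F_j|\le b-1$ whenever $j\ge i+2$ and $(i,j)\notin\{(0,2),(N-2,N)\}$;
\item[(L3)] $F_0\cap F_2=\emptyset$, $\ F_0\cup F_2\ne\Omega$, $\ |F_0|\ge b$ and $|F_2|\ge c$;
\item[(L4)] $F_{N-2}\cup F_N=\Omega$, $\ F_{N-2}\cap F_N\ne\emptyset$, $\ |\Omega\setminus F_N|\ge b$ and $|\Omega\setminus F_{N-2}|\ge c$.
\end{itemize}
\end{definition}

\begin{lemma}\label{lem:ladder}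
Let $F_0,\dots,F_N$ be a $(b,c)$-ladder on $\Omega$. The matrix $B$ with row set $\Omega$ and columns $F_0,\dots,F_N$ is row-maximal in $M(A(1,b,c,1))$.
\end{lemma}

\begin{proof}
\emph{Membership.} We apply Lemma~\ref{lem:crit}(a) to columns $F_i,F_j$ with $i<j$, in both orders. If $j=i+1$, both differences are less than $c$ by (L1), so $p_{10}<c$ in either order. If $(i,j)$ falls under (L2), then $p_{01}<b$ for $(F_j,F_i)$ and $p_{10}<b<c$ for $(F_i,F_j)$. For $(0,2)$ we have $p_{11}=0$, and for $(N-2,N)$ we have $p_{00}=0$.

\emph{Critical patterns.} For $(F_{i+1},F_i)$, (L1) gives $p_{10}=c-1$, $p_{01}\ge b$, $p_{11}\ge1$, $p_{00}\ge 1$, so $(1,0)$ is critical. For $(F_2,F_0)$, (L3) gives $p_{11}=0$, $p_{10}=|F_2|\ge c$, $p_{01}=|F_0|\ge b$, $p_{00}\ge 1$, so $(1,1)$ is critical. For $(F_N,F_{N-2})$, (L4) gives $p_{00}=0$, $p_{10}=|\Omega\setminus F_{N-2}|\ge c$, $p_{01}=|\Omega\setminus F_N|\ge b$, $p_{11}\ge 1$, so $(0,0)$ is critical.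

\emph{No extension.} Suppose a row $x=(x_0,\dots,x_N)$ creates no copy. By Lemma~\ref{lem:crit}(b), $x_{i+1}=1$ implies $x_i=1$ for all $i$, $(x_2,x_0)\ne(1,1)$, and $(x_N,x_{N-2})\ne(0,0)$. If $x_2=1$, then $x_0=1$, which is excluded. So $x_2=0$, hence $x_i=0$ for all $i\ge 2$; as $N-2\ge 2$, this gives $x_{N-2}=x_N=0$, which is also excluded.
\end{proof}

Example~\ref{ex:small} is the case $N=6$ of a family in which the middle part is prolonged.

\begin{lemma}\label{lem:one-four}
For every $N\ge 6$ there is a $(1,4)$-ladder of length $N$ on $\Omega=[1,2N+4]$.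
\end{lemma}

\begin{proof}
Let $F_0=\{6,7\}$, $F_1=\{1,2,3,6\}$,
\[
F_i=[1,2i+1]\cup\{2i+4\}\qquad(2\le i\le N-2),
\]
$F_{N-1}=\Omega\setminus\{2N,2N+2,2N+3,2N+4\}$ and $F_N=\Omega\setminus\{2N-3,2N\}$.

(L1) The differences are
\[
\begin{array}{c|c|c}
i & F_{i+1}\setminus F_i & F_i\setminus F_{i+1}\\ \hline
0 & \{1,2,3\} & \{7\}\\
1 & \{4,5,8\} & \{6\}\\
2\le i\le N-3 & \{2i+2,\,2i+3,\,2i+6\} & \{2i+4\}\\
N-2 & \{2N-2,\,2N-1,\,2N+1\} & \{2N\}\\
N-1 & \{2N+2,\,2N+3,\,2N+4\} & \{2N-3\}
\end{array}
\]
The sets $F_i$ and $F_{i+1}$ share $6$ if $i=0$ and $1$ if $i\ge1$. Both miss $2N+4$ if $i\le N-2$, and both miss $2N$ if $i=N-1$.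

(L2) Since $b=1$, we need $F_i\subseteq F_j$. For $i\in\{0,1\}$ and $j\ge 3$ we have $F_i\subseteq[1,7]\subseteq F_j$; for $j=N$ this uses $2N-3>7$, that is, $N\ge 6$. For $i\ge 2$ and $i+2\le j\le N-2$ we have $F_i\subseteq[1,2i+4]\subseteq[1,2j+1]\subseteq F_j$. For $2\le i\le N-3$ and $j\in\{N-1,N\}$, an element of $F_i$ is either at most $2N-5$ or an even number at most $2N-2$, so it differs from $2N-3$, is less than $2N$, and therefore lies in $F_j$.

(L3) The sets $F_0=\{6,7\}$ and $F_2=[1,5]\cup\{8\}$ are disjoint, both miss $9$, and have $2$ and $6$ elements.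

(L4) The complement $\{2N-3,2N\}$ of $F_N$ lies in $F_{N-2}=[1,2N-3]\cup\{2N\}$, so the two sets cover $\Omega$. They share $1$, and their complements have $2$ and $6$ elements.
\end{proof}

\section{Ladders with $c=b+2$ and the proof of Theorem~\ref{thm:main}}\label{sec:bplus2}

The tightest case is $c=b+2$: each step gains $b+1$ elements and loses at least $b$, while after two or more steps at most $b-1$ elements are lost. An initial interval followed by $b$ elements spaced two apart has this behavior: shifting it by one moves all $b$ isolated elements off the old ones, and shifting it by two or more swallows the first of them. So we take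
\[
F_i=[0,i]\cup\{i+2,i+4,\dots,i+2b\}
\]
for the middle of the ladder, and the difficulty lies at the ends.

Consider the bottom end. By (L1), $F_0$ has at least $b+1$ elements, and by (L2) at most $b-1$ of them lie outside $F_j$ for $j\ge3$. As $F_0$ is disjoint from $F_2$, it has two elements in each of $F_3\setminus F_2=\{3,5,\dots,2b+3\}$ and $F_4\setminus F_2=\{3,2b+4\}$. The second condition forces $3,\,2b+4\in F_0$ and $|F_0|=b+1$, and the first requires a third element, for which we take $5$. Three elements fit into $F_0$ only if $b\ge 2$. The top end comes from a symmetry: exchanging $0$ and $1$ in $A(1,b,c,1)$ and then exchanging its columns reproduces the matrix, and accordingly the complements of the sets of a ladder, in reverse order, form a ladder. Figure~\ref{fig:ladder} shows the result for $b=2$.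

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.36]
\foreach \i in {0,...,12}{
  \node[left] at (0,\i+0.42) {\tiny $F_{\i}$};
  \foreach \x in {0,...,17}{\draw[gray!60] (\x,\i) rectangle +(0.84,0.84);}}
\foreach \x in {0,...,17}{\node[below] at (\x+0.42,0) {\tiny $\x$};}
\foreach \i in {2,...,10}{
  \foreach \x in {0,...,\i}{\fill (\x,\i) rectangle +(0.84,0.84);}
  \fill (\i+2,\i) rectangle +(0.84,0.84);
  \fill (\i+4,\i) rectangle +(0.84,0.84);}
\foreach \x in {3,5,8}{\fill (\x,0) rectangle +(0.84,0.84);}
\foreach \x in {0,1,3,7}{\fill (\x,1) rectangle +(0.84,0.84);}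
\foreach \x in {0,...,9,11,12,13,15}{\fill (\x,11) rectangle +(0.84,0.84);}
\foreach \x in {0,...,8,10,11,13,15,16,17}{\fill (\x,12) rectangle +(0.84,0.84);}
\end{tikzpicture}
\caption{The transpose of an $18\times13$ matrix that avoids $A(1,2,4,1)$ and admits no further row; black cells are ones. Line $F_i$ is a column of the matrix, viewed as a subset of the row set $\{0,\dots,17\}$. Each step upward gains three elements and loses two, $F_0$ and $F_2$ are disjoint, and $F_{10}$ and $F_{12}$ cover the row set. Rotating the picture by a half turn exchanges black and white.}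
\label{fig:ladder}
\end{figure}

\begin{lemma}\label{lem:bplus2}
Let $b\ge 2$ and $N\ge 4b+4$. There is a $(b,b+2)$-ladder of length $N$ on $\Omega=[0,N+2b+1]$.
\end{lemma}

\begin{proof}
Let $\rho(y)=N+2b+1-y$, an involution of $\Omega$, and for $X\subseteq\Omega$ put $X^*=\Omega\setminus\rho(X)$. Define
\begin{gather*}
F_0=\{3,5\}\cup[2b+4,3b+2],\qquad F_1=\{0,1,3\}\cup\{7,9,\dots,2b+3\},\\
F_i=[0,i]\cup\{i+2,i+4,\dots,i+2b\}\quad(2\le i\le N-2),\\
F_{N-1}=F_1^*,\qquad F_N=F_0^*.
\end{gather*}
The interval $[2b+4,3b+2]$ and the progression $\{7,9,\dots,2b+3\}$ each have $b-1\ge1$ elements.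

\emph{Duality.} For $2\le i\le N-2$,
\[
\Omega\setminus F_i=\{i+1,i+3,\dots,i+2b-1\}\cup[i+2b+1,\,N+2b+1],
\]
and $\rho$ maps this set onto $\{N-i+2,N-i+4,\dots,N-i+2b\}\cup[0,N-i]=F_{N-i}$. Together with $X^{**}=X$ this gives $F_i^*=F_{N-i}$ for all $0\le i\le N$. For all $X,Y\subseteq\Omega$ we have $|Y^*\setminus X^*|=|X\setminus Y|$ and $|\Omega\setminus X^*|=|X|$; moreover $X\cap Y=\emptyset$ if and only if $X^*\cup Y^*=\Omega$, and $X\cup Y=\Omega$ if and only if $X^*\cap Y^*=\emptyset$. Hence $|F_{N-j}\setminus F_{N-i}|=|F_i\setminus F_j|$ for all $i,j$, the condition (L1) or (L2) for a pair $i<j$ is equivalent to the same condition for the pair $N-j<N-i$, and (L3) is equivalent to (L4). If $i\ge 2$ and $j\ge N-1$, the dual pair has both indices at most $N-2$. It therefore suffices to check (L3), the pairs $i<j\le N-2$, and the pairs with $i\in\{0,1\}$, $j\in\{N-1,N\}$.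

\emph{Consecutive pairs with $i+1\le N-2$.} Recall that $c-1=b+1$, and note $F_2=\{0,1,2,4,6,\dots,2b+2\}$. The differences are
\[
\begin{array}{c|c|c}
i & F_{i+1}\setminus F_i\ \ (b+1\text{ elements}) & F_i\setminus F_{i+1}\ \ (b\text{ elements})\\ \hline
0 & \{0,1\}\cup\{7,9,\dots,2b+3\} & \{5\}\cup[2b+4,3b+2]\\
1 & \{2,4,\dots,2b+2\} & \{3\}\cup\{7,9,\dots,2b+3\}\\
2\le i\le N-3 & \{i+1,i+3,\dots,i+2b+1\} & \{i+2,i+4,\dots,i+2b\}
\end{array}
\]
The sets $F_i$ and $F_{i+1}$ share $3$ if $i=0$ and $0$ if $i\ge 1$. The element $N+2b+1$ lies in none of $F_0,\dots,F_{N-2}$, since their largest elements are $3b+2<N$, $2b+3<N$ and $i+2b\le N+2b-2$. So no two of these sets cover $\Omega$.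

\emph{Condition} (L3). The elements of $F_2$ are $0,1$ and even numbers up to $2b+2$, while those of $F_0$ are $3,5$ and numbers at least $2b+4$; so $F_0\cap F_2=\emptyset$. The union misses $N+2b+1$, and $|F_0|=b+1\ge b$, $|F_2|=b+3\ge b+2$.

\emph{Condition} (L2) \emph{for $j\le N-2$.} If $i\ge 2$ and $j\ge i+2$, then $[0,i+2]\subseteq F_j$, so $F_i\setminus F_j\subseteq\{i+4,i+6,\dots,i+2b\}$, a set of $b-1$ elements. If $i=1$ and $j\ge 3$, then $0,1,3\in F_j$, so $F_1\setminus F_j\subseteq\{7,9,\dots,2b+3\}$. If $i=0$ and $j\ge 3$, then $F_j$ contains two of the $b+1$ elements of $F_0$: namely $3$ and $5$ for $j=3$ and for $j\ge 5$, and $3$ and $2b+4$ for $j=4$.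

\emph{Pairs with $i\in\{0,1\}$, $j\in\{N-1,N\}$.} We have $F_0\cup F_1\subseteq[0,3b+2]$, while every element of $\rho(F_0\cup F_1)$ is at least $N-b-1$. Since $N\ge 4b+4$, we have $N-b-1>3b+2$, so $F_i$ misses $\rho(F_0\cup F_1)$ and $F_i\subseteq F_j$. This is the only place where the exact bound $4b+4$ is needed.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Given $R\ge 18$, take $b=2$ and $N=R-6\ge 12=4b+4$ in Lemma~\ref{lem:bplus2}. The ladder has a ground set of $N+6=R$ elements and consists of $N+1=R-5$ sets. By Lemma~\ref{lem:ladder} the corresponding matrix is row-maximal in $M(A(1,2,4,1))$.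
\end{proof}

\section{Stretching and the proof of Theorem~\ref{thm:two}(ii)}\label{sec:stretch}

To increase $c$ while keeping $b$, each step must gain more elements without any new loss. Elements that enter the ladder at some step and never leave do exactly this.

\begin{lemma}[Stretching]\label{lem:stretch}
Let $F_0,\dots,F_N$ be a $(b,c_0)$-ladder on $\Omega$ and let $r\ge0$. Then there is a $(b,c_0+r)$-ladder of length $N$ on a set of $|\Omega|+rN$ elements.
\end{lemma}

\begin{proof}
Add new elements $e_{h,t}$ ($1\le h\le N$, $1\le t\le r$) to $\Omega$ to obtain $\Omega'$, and let $F_i'=F_i\cup\{e_{h,t}:h\le i\}$. For $i<j$ we have $F_i'\setminus F_j'=F_i\setminus F_j$, and $|F'_{i+1}\setminus F'_i|=c_0-1+r$. An element of $\Omega$ common to two sets, or missed by both, remains so. This gives (L1) and (L2), and the requirements $F'_0\cup F'_2\ne\Omega'$ and $F'_{N-2}\cap F'_N\ne\emptyset$. For the rest of (L3), $F'_0=F_0$ is disjoint from $F'_2$, and $|F'_2|=|F_2|+2r\ge c_0+r$. For the rest of (L4), $F'_N$ contains all new elements, so $F'_{N-2}\cup F'_N=\Omega'$ and $|\Omega'\setminus F'_N|=|\Omega\setminus F_N|\ge b$;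 and $|\Omega'\setminus F'_{N-2}|=|\Omega\setminus F_{N-2}|+2r\ge c_0+r$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:two}(ii)]
If $b\ge 2$, stretch the ladders of Lemma~\ref{lem:bplus2} with $r=c-b-2\ge0$. If $b=1$, then $c\ge 4$ because $c\ge 3$ and $(b,c)\ne(1,3)$; stretch the ladders of Lemma~\ref{lem:one-four} with $r=c-4$. In both cases we obtain $(b,c)$-ladders on arbitrarily large ground sets. Lemma~\ref{lem:ladder} turns them into row-maximal members of $M(A(1,b,c,1))$, and Lemma~\ref{lem:pad} into row-maximal members of $M(A(a,b,c,d))$, with arbitrarily many rows.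
\end{proof}

\begin{remark}\label{rem:13}
There is no $(1,3)$-ladder, so the case left undecided is out of reach of this construction. In such a ladder $|F_0|\ge 2$ by (L1), and $F_0\subseteq F_3\setminus F_2$ by (L2) and (L3). Since $|F_3\setminus F_2|=2$, we get $F_3\subseteq F_0\cup F_2$. As $N\ge5$, (L2) gives $F_0\cup F_2\subseteq F_4$, so $F_3\subseteq F_4$, contrary to (L1).
\end{remark}

\section{Counterexamples with more columns}\label{sec:more}

\begin{proof}[Proof of Theorem~\ref{thm:columns}]
The positive statements are Proposition~\ref{prop:easy}. It remains to find a counterexample with $k$ columns for each $k\ge 2$. We repeat a column of $A_0$ and, to match, repeat the columns of the row-maximal matrices. The new row may take different values on the copies of one column, so we take enough copies that one value is still repeated $k-1$ times.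

Let $u$ and $v$ be the two columns of $A_0$; they are different vectors. Let $A'$ consist of $u$ once and $v$ repeated $k-1$ times. Let $B$ be row-maximal in $M(A_0)$, and let $B'$ be obtained from $B$ by repeating every column $2k-3$ times.

First, $B'\in M(A')$. In a copy of $A'$ in $B'$, the column $u$ and one of the columns $v$ are sent to repetitions of columns $i$ and $j$ of $B$. On the chosen rows these columns equal $u$ and $v$, so $i\ne j$, and $A_0$ is extracted from $B$, a contradiction.

Second, let $x'$ be any new row for $B'$. For each column $i$ of $B$, some value $x_i$ occurs at least $k-1$ times among the $2k-3$ entries of $x'$ on the repetitions of $i$, since $2(k-2)<2k-3$. As $B$ is row-maximal, adding the row $x=(x_i)$ to $B$ creates a copy of $A_0$, with $u$ in a column $i$ and $v$ in a column $j\ne i$. In $B'$ extended by $x'$, take the same rows, one repetition of $i$ on which $x'$ equals $x_i$, and $k-1$ repetitions of $j$ on which $x'$ equals $x_j$. They form a copy of $A'$.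

So $B'$ is row-maximal in $M(A')$ and has as many rows as $B$. By Theorem~\ref{thm:main}, $A'$ is a counterexample.
\end{proof}

\section{The case $b=0$ and the proof of Theorem~\ref{thm:two}(i)}\label{sec:zero}

For $b=0$ and $c\ge 2$ descending implications do exist: $(1,0)$ may be critical for a pair $V\subseteq U$ with $|U\setminus V|=c-1$. But (L2) cannot hold for $b=0$; nested columns no longer avoid $A$ automatically. Indeed, by Lemma~\ref{lem:crit}(a) applied in both orders, two columns of a member of $M(A)$ with $p_{00}\ge a$ and $p_{11}\ge d$ must almost coincide. This rules out long chains through columns of medium size, and we again define the new row by a threshold. Since a critical $(1,0)$ has $|U\setminus V|=c-1$, the threshold must now be placed in a gap of width $c$ that no column occupies. The work is to find a measure of size that has such a gap.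

\begin{proposition}\label{prop:zero}
Let $A=A(a,0,c,d)$ with $a,d\ge 1$ and $c\ge 2$, and put $K=2a+2d+6c$. Every $B\in M(A)$ with at least $2K+a+c+d$ rows has an extension in $M(A)$.
\end{proposition}

\begin{proof}
Let $B$ have row set $\Omega$ and $R=|\Omega|\ge 2K+a+c+d$. Call columns $U,V$ \emph{near} if $|U\setminus V|<c$ and $|V\setminus U|<c$; every column is near itself. As noted above, for distinct columns $U,V$:
\begin{equation}\label{eq:near}
|U\cap V|\ge d\ \text{ and }\ |\Omega\setminus(U\cup V)|\ge a\quad\Longrightarrow\quad U,V\text{ are near}.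
\end{equation}
The pattern $(0,1)$ is never critical, since $p_{01}\neq-1$. By Lemma~\ref{lem:crit}(b) it therefore suffices to find a row $x$ such that, for all distinct columns $U,V$,
\begin{itemize}
\item[(E1)] $x_U=1$ and $x_V=0$ imply $|U\setminus V|\ge c$;
\item[(E2)] $x_U=x_V=1$ implies $|U\cap V|\ge d$;
\item[(E3)] $x_U=x_V=0$ implies $|\Omega\setminus(U\cup V)|\ge a$.
\end{itemize}

\emph{Case 1: no column has size in $[K,R-K]$.} The sizes themselves have a wide gap. Let $x_U=1$ if $|U|\ge R-K+1$ and $x_U=0$ if $|U|\le K-1$. In (E1) we have $|U\setminus V|\ge|U|-|V|$, in (E2) $|U\cap V|\ge|U|+|V|-R$, and in (E3) $|\Omega\setminus(U\cup V)|\ge R-|U|-|V|$. Each of these lower bounds is at least $R-2K+2$, which exceeds $a$, $c$ and $d$. Only this case uses the lower bound on $R$.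

\emph{Case 2: some column $S$ has $K\le|S|\le R-K$.} Both $S$ and $\Omega\setminus S$ have at least $K$ elements. We measure a column $V$ by its trace on $S$, $f(V)=|V\cap S|$. Call $V$ \emph{outer} if $|\Omega\setminus(V\cup S)|<a$, that is, if $V$ contains all but at most $a-1$ elements of $\Omega\setminus S$. By \eqref{eq:near}, every column $V$ is near $S$, or has $f(V)<d$, or is outer. The first two kinds have very large or very small $f$, so only outer columns can obstruct a gap. Two outer columns $V,V'$ satisfy
\begin{equation}\label{eq:outer}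
|V\cap V'|\ge|\Omega\setminus S|-2(a-1)\ge K-2a+2\ge d.
\end{equation}

Let $\mathcal O$ be the set of outer columns $V$ with $f(V)\le(K-a)/2$. For distinct $V,V'\in\mathcal O$ we have
\[
|\Omega\setminus(V\cup V')|\ge|S\setminus(V\cup V')|\ge|S|-f(V)-f(V')\ge a .
\]
By \eqref{eq:outer} and \eqref{eq:near} they are near, and so $|f(V)-f(V')|\le c-1$. A value in $[d,d+c-1]$ and a value in $[d+2c,d+3c-1]$ differ by at least $c+1$, so $f$ cannot take values in both intervals on $\mathcal O$. Choose $\tau\in\{d,d+2c\}$ such that $W=[\tau,\tau+c-1]$ contains no value of $f$ on $\mathcal O$.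

No column $V$ at all has $f(V)\in W$. If $V$ is near $S$, then $f(V)\ge|S|-(c-1)\ge K-c+1>d+3c-1$, which is above $W$. If $f(V)<d$, then $f(V)$ is below $W$. If $V$ is outer and $f(V)\in W$, then $f(V)\le d+3c-1\le(K-a)/2$, so $V\in\mathcal O$, against the choice of $\tau$.

Let $x_V=1$ if $f(V)\ge\tau+c$ and $x_V=0$ if $f(V)\le\tau-1$.

(E1) Here $|U\setminus V|\ge f(U)-f(V)\ge c+1$.

(E2) Both columns have $f\ge d+c$, so each of them is near $S$ or outer. If both are outer, use \eqref{eq:outer}. Otherwise one of them, say $U$, is near $S$, and $|U\cap V|\ge f(V)-|S\setminus U|\ge(d+c)-(c-1)>d$.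

(E3) Here $|\Omega\setminus(U\cup V)|\ge|S|-f(U)-f(V)\ge K-2(d+2c-1)=2a+2c+2>a$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:two}(i)]
If $a=0$ or $d=0$, then $A(a,b,c,d)$ has no all-$0$ row or no all-$1$ row, and Proposition~\ref{prop:easy} applies. If $c\le b+1$, apply Proposition~\ref{prop:balanced}. In the remaining case $a,d\ge1$, $b=0$ and $c\ge2$, and Proposition~\ref{prop:zero} shows that $N(A)=2K+a+c+d$ with $K=2a+2d+6c$ works.
\end{proof}

\begin{thebibliography}{9}
\bibitem{APT} Aspvall, Plass and Tarjan, Inform. Process. Lett. \textbf{8} (1979).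
\end{thebibliography}
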